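# Finiteness of the divisor class group of the centre of an enveloping algebra in characteristic $p$

## 1. A diagonal derivation on a symmetric algebra

Let $k$ be a field of characteristic $p>0$ and $\mathbf g$ a finite dimensional Lie algebra over $k$. Its enveloping algebra $U_{\mathbf g}$ has a large commutative centre $Z(U_{\mathbf g})$, a Noetherian integrally closed domain. How far is this centre from having unique factorization? Is the group that measures the failure, the divisor class group, always finite? We begin with a family of Lie algebras where one page settles the matter.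

**Recollection (class groups).** Let $R$ be a Noetherian normal (integrally closed) domain with fraction field $K$. For a height one prime $P$ the ring $R_P$ is a discrete valuation ring, with valuation $v_P$, and $R=\bigcap_P R_P$. The group $\mathrm{Div}(R)$ is free abelian on the height one primes. Each $f\in K^*$ has a divisor $\operatorname{div}f=\sum_P v_P(f)P$; these form the subgroup $\mathrm{Prin}(R)$, and $cl(R)=\mathrm{Div}(R)/\mathrm{Prin}(R)$. It is zero exactly when $R$ is a UFD. If $\operatorname{div}f=\operatorname{div}g$, then $f/g\in R^*$. We use two textbook theorems.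

* *Nagata.* If $M\subset R\setminus 0$ is multiplicative, then $cl(R)\to cl(M^{-1}R)$ is onto, with kernel generated by the classes of the height one primes that meet $M$. In particular, inverting a prime element does not change $cl$.
* *Gauss.* $cl(R)\to cl(R[t])$ is an isomorphism.

**The Lie algebra.** Let $V$ be a finite dimensional vector space, and let $D:V\to V$ be diagonalizable with eigenvalues in $\mathbb F_p$ and $D\ne 0$. Let $\mathbf g=V\oplus ke$ with $V$ abelian and $[e,v]=D(v)$. Write $S(V)$ for the symmetric algebra, a polynomial ring, and extend $D$ to a derivation of $S(V)$ and of its fraction field. Since $D^p$ is again a derivation in characteristic $p$, and $D^p=D$ on $V$, we have $D^p=D$ everywhere. Put $T=S(V)^D=\ker D$ and $z=e^p-e\in U_{\mathbf g}$.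

**Special case.** Here $Z(U_{\mathbf g})=T[z]$ with $z$ a polynomial variable, and $cl(Z(U_{\mathbf g}))$ embeds in $\mathbb F_p$. So it has order $1$ or $p$.

**Step 1: the centre.** We first compute $Z(U_{\mathbf g})$. Every element of $U_{\mathbf g}$ is uniquely $\sum b_ie^i$ with $b_i\in S(V)$. The element $z$ commutes with $e$, and $\operatorname{ad}z=D^p-D=0$ on $V$, so $z$ is central. As $z^je^i$ is monic in $e$ of degree $pj+i$, the algebra $U_{\mathbf g}$ is free over the polynomial ring $S(V)[z]$ on $1,e,\dots,e^{p-1}$. Let $u=\sum_{i<p}c_ie^i$ be central, with $c_i\in S(V)[z]$. Choose $v\in V$ with $D(v)=\lambda v$ and $0\neq\lambda\in\mathbb F_p$. Then $ev=v(e+\lambda)$, so $uv=vu$ becomes $\sum c_i\big((e+\lambda)^i-e^i\big)=0$. If $m\ge1$ is the largest index with $c_m\neq0$, the coefficient of $e^{m-1}$ is $m\lambda c_m\ne0$, a contradiction. So $u=c_0\in S(V)[z]$, and $u$ commutes with $e$ exactly when $D$ kills its coefficients. Conversely, such elements are central.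

**Step 2: divisors of $T$ and of $S=S(V)$.** We compare $T$ with the UFD above it. For $s\in S$ we have $D(s^p)=0$, so $s^p\in T$. With a basis $x_1,\dots ,x_n$ of $V$, the ring $S$ is finite over $k[x_1^p,\dots,x_n^p]\subset T$, so $T$ is a finite module over this ring and is Noetherian. Writing $a/b=ab^{p-1}/b^p$ shows that $\operatorname{Frac}T=(\operatorname{Frac}S)^D$. Hence $T=S\cap\operatorname{Frac}T$ is normal. Over a prime $\mathfrak q$ of $T$ lies exactly one prime of $S$, namely $P=\{s:s^p\in\mathfrak q\}$. This gives an inclusion preserving bijection of spectra, so heights agree. For height one let $v_P=\epsilon_{\mathfrak q}v_{\mathfrak q}$ on $\operatorname{Frac}T$. Then $\mathfrak q\mapsto \epsilon_{\mathfrak q}P$ defines an injective homomorphism $i:\mathrm{Div}(T)\to\mathrm{Div}(S)$ with $i(\operatorname{div}_Tf)=\operatorname{div}_Sf$.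

**Step 3: the logarithmic derivative.** We now attach to each divisor an element of $\mathbb F_p$. Let $\Delta\in\mathrm{Div}(T)$. As $S$ is a UFD, $i(\Delta)=\operatorname{div}_Sf$, with $f$ unique up to $S^*=k^*$. At a height one prime $P$ of $S$ over $\mathfrak q$ choose $g\in\operatorname{Frac}T$ for which $v_{\mathfrak q}(g)$ is the coefficient of $\Delta$ at $\mathfrak q$. Then $f=wg$ with $w\in S_P^*$, and $D(f)/f=D(w)/w\in S_P$. This holds for all $P$, so $y=D(f)/f\in S$. Write $f=a/b$ with $a,b\in S$; then $y\,ab=bD(a)-aD(b)$. Since $D$ does not raise degree, $y$ has degree $\le0$, so $y=\lambda\in k$. From $D^p=D$ we get $\lambda^p=\lambda$, so $\lambda\in\mathbb F_p$.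

The map $\Delta\mapsto\lambda$ is a homomorphism and kills principal divisors, for which one may take $f\in\operatorname{Frac}T$. If $\lambda=0$, then $f\in\operatorname{Frac}T$ and $i(\Delta)=i(\operatorname{div}_Tf)$, so $\Delta=\operatorname{div}_T f$. Hence $cl(T)\hookrightarrow\mathbb F_p$, and $cl(T[z])\cong cl(T)$ by Gauss. $\square$

**Examples.** (a) $V=kv$, $D(v)=v$: then $T=k[v^p]$ and $Z=k[v^p,e^p-e]$ is a UFD.

(b) $V=kv\oplus kw$, $D=\mathrm{id}$: then $T$ is spanned by the monomials of degree divisible by $p$. Let $\mathfrak q=vS\cap T$. Since $vw^{p-1}\in T$ has valuation $1$ at $vS$, we have $\epsilon_{\mathfrak q}=1$ and $i(\mathfrak q)=\operatorname{div}v$. As $D(v)/v=1$, the class of $\mathfrak q$ is nonzero and $cl(Z)\cong\mathbb Z/p$. For $p=2$ this is the quadric cone $k[v^2,vw,w^2]$: the ideal $\mathfrak q=(v^2,vw)$ is not principal, and $2\mathfrak q=\operatorname{div}(v^2)$.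

Three things made this work. There was a UFD above $Z$ in which $Z$ is cut out, up to a variable, by a derivation. A degree forced the logarithmic derivative to be a constant. The equation $D^p=D$ forced that constant into a finite set. For a general $\mathbf g$ we have neither a commutative UFD with a derivation of this kind, nor a grading on $Z$, nor the equation. What can replace them?

## 2. The centre of $U_{\mathbf g}$, its PI degree, and two theorems

Throughout, $k$ is a field of characteristic $p>0$, not assumed perfect, and $\dim_k\mathbf g=n<\infty$. Write $U=U_{\mathbf g}$, $Z=Z(U)$, $Q=\operatorname{Frac}U$, and $S=S(\mathbf g)=\operatorname{gr}U$ for the standard filtration $U_{\le m}$. The **symbol** $\bar u$ of $u\ne 0$ is its leading form in $S$. Since $S$ is a domain, $\overline{uv}=\bar u\bar v$. For example, $\overline{e^p-e}=e^p$.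

We take from the statement of the problem that $U$ is a prime Noetherian PI ring and that $Z$ is a Noetherian integrally closed domain, hence a Krull domain. The **PI degree** $d$ of $U$ is given by $d^2=\dim_{\operatorname{Frac}Z}Q$; here $Q$ is a division ring with centre $\operatorname{Frac}Z$. In Example (a), $Q$ has the basis $v^ae^b$ ($0\le a,b<p$) over $k(v^p,e^p-e)$, so $d=p$.

**Quoted theorem (Braun and Hajarnavis).** $cl(Z)$ is a $d$-torsion group.

Bounded torsion is not finiteness: an infinite direct sum of copies of $\mathbb Z/p$ is killed by $p$. But we shall see that $d$ is a power of $p$, so it will suffice to bound the subgroup $cl(Z)[p]$ of elements killed by $p$.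

**Theorem A.** $cl(Z)$ is a finite abelian $p$-group. For every field extension $k'/k$ the natural map $cl(Z(U_{\mathbf g}))\to cl(Z(U_{\mathbf g\otimes k'}))$ is injective.

So the answer to the question is yes, for every $\mathbf g$ and every field of positive characteristic. The finiteness uses the quoted theorem. The next theorem is a supplement for solvable $\mathbf g$, and its proof does not use that theorem. A **semi-invariant** of weight $\lambda$ is an $f\in U$ with $[x,f]=\lambda(x)f$ for all $x\in\mathbf g$; in Example (a), $v$ is one, with $\lambda(e)=1$ and $\lambda(v)=0$. Reflexive ideals and the ramification indices $e_{\mathfrak p}$ are defined in Section 9.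

**Theorem B.** Let $\mathbf g$ be solvable. Then every nonzero reflexive two-sided ideal of $U$ is $Uf=fU$ with $f$ a semi-invariant. Let $\Lambda\subset\mathrm{Hom}_k(\mathbf g/[\mathbf g,\mathbf g],k)$ be the set of weights of nonzero semi-invariants of $U$. Then $\Lambda$ is an $\mathbb F_p$-space, $|\Lambda|$ divides $d$, all ramification indices $e_{\mathfrak p}$ of $U$ over height one primes $\mathfrak p$ of $Z$ lie in $\{1,p\}$, and there is an exact sequence
$$0\to cl(Z)\to\Lambda\to\bigoplus_{\mathfrak p}\mathbb Z/e_{\mathfrak p}\to0.\tag{1}$$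
So $cl(Z)\cong(\mathbb Z/p)^{\dim_{\mathbb F_p}\Lambda-r}$, with $r$ the number of ramified $\mathfrak p$, and $|cl(Z)|\cdot p^r$ divides $d$. This is sharp: over any $k$ and for any $s\ge0$ there is a solvable $\mathbf g$ with $cl(Z)\cong(\mathbb Z/p)^s$ and $d=p^s$.

If $\mathbf g$ is nilpotent, each $\operatorname{ad}x$ is locally nilpotent on $U$, so its only eigenvalue is $0$. Then $\Lambda=0$, and $Z$ is a UFD by (1).

## 3. The logarithmic differential on $Z$ and the missing degree

In place of a special derivation there is always the universal one. Suppose $k$ is perfect and $\mathbf g\neq0$, and let $pc=0$ in $cl(Z)$, where $c$ is the class of $\Delta$. Then $p\Delta=\operatorname{div}f$. The units of $U$ are $k^*$ (compare symbols), so $f$ is unique up to $k^*$ and $\mathrm df/f\in\Omega_{\operatorname{Frac}Z/k}$ depends only on $\Delta$. At a height one prime $P$ with uniformizer $\pi$ we have $f=w\pi^{pa}$ with $w$ a unit, so $\mathrm df/f=\mathrm dw/w$ is regular at $P$, exactly as in Step 3 above.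

The next step there was a comparison of degrees, and this is where the argument stops. The forms that are regular at every $P$ contain the image of $\Omega_{Z/k}$ in $\Omega_{\operatorname{Frac}Z/k}$. That image spans a nonzero space, because $\operatorname{Frac}Z$ has transcendence degree $n\ge1$ over $k$ (see Section 4). So it is a nonzero torsion-free $Z$-module, and it is infinite dimensional over $k$. Regularity alone bounds nothing.

There are two further difficulties. Even a finite dimensional $k$-space is an infinite set when $k$ is infinite and the space is nonzero, so we need a substitute for $D^p=D$. And if $k$ is not perfect, differentials over $k$ do not detect $p$-th powers: if $a\in k\setminus k^p$, then $\mathrm da=0$, while $a$ is not a $p$-th power in $k(x)$, since $k$ is algebraically closed in $k(x)$. Passing to $\bar k$ is dangerous for a general normal domain: $k(a^{1/p})\otimes_k\bar k$ is not even reduced.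

The remedies are these. We record the filtration degree by a new variable $t$, which makes $Z$ graded without changing its class group. We use an identity for logarithmic forms that plays the role of $D^p=D$. And we use that centres of enveloping algebras, unlike general normal domains, stay normal under extension of $k$.

## 4. The Rees centre

**Step 1: central elements with prescribed symbols.** We show that $U$ is free over a central polynomial ring, and that $d$ is a power of $p$. Let $x\in\mathbf g$. Left and right multiplication by $x$ commute, so $(\operatorname{ad}x)^{p^j}=\operatorname{ad}(x^{p^j})$ on $U$. In the finite dimensional space $\operatorname{End}_k(\mathbf g)$ the maps $(\operatorname{ad}x)^{p^j}$, $j\ge0$, are dependent. So some $x^{p^m}+\sum_{j<m}c_jx^{p^j}$ commutes with $\mathbf g$, hence is central. Its symbol is $x^{p^m}$. Applying this to a basis $x_1,\dots,x_n$ of $\mathbf g$, we get $a_i\in Z$ with symbols $x_i^{q_i}$, where $q_i$ is a power of $p$. The elements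
$$a^\beta x^\alpha=a_1^{\beta_1}\cdots a_n^{\beta_n}x_1^{\alpha_1}\cdots x_n^{\alpha_n},\qquad \beta\in\mathbb N^n,\quad 0\le\alpha_i<q_i,\tag{2}$$
have symbols $x_1^{q_1\beta_1+\alpha_1}\cdots x_n^{q_n\beta_n+\alpha_n}$, and every monomial of $S$ occurs exactly once. So the elements (2) form a $k$-basis of $U$, and those with $\sum q_i\beta_i+|\alpha|\le m$ form a basis of $U_{\le m}$. Therefore $A=k[a_1,\dots,a_n]\subset Z$ is a polynomial ring, and $U$ is free over $A$ of rank $\prod q_i$.

The ring $U\otimes_A\operatorname{Frac}A$ is a domain of finite dimension over a field, so it is a division ring, and it equals $Q$. A central element of $Q$ is $a^{-1}u$ with $0\ne a\in A$ and $u\in U$ central, so the centre of $Q$ is $\operatorname{Frac}Z$. Counting dimensions over $\operatorname{Frac}A$ gives $d^2[\operatorname{Frac}Z:\operatorname{Frac}A]=\prod q_i$. So $d$ is a power of $p$, and $\operatorname{Frac}Z$ has transcendence degree $n$ over $k$.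

**Definition.** Inside $U[t]$, with $t$ a central variable, let
$$\tilde U=\bigoplus_mU_{\le m}t^m,\qquad \tilde Z=\bigoplus_m(Z\cap U_{\le m})t^m=Z[t]\cap\tilde U .$$
We call $\tilde Z$ the *Rees centre*. It is $\mathbb N$-graded with $\tilde Z_0=k$.

In Example (a) write $z=e^p-e$. The symbols $v^p,e^p$ of $v^p,z$ are algebraically independent, so $Z\cap U_{\le m}$ is spanned by the $v^{pi}z^j$ with $p(i+j)\le m$, and $\tilde Z=k[t,v^pt^p,zt^p]$ is a polynomial ring.

Clearly $\tilde U/t\tilde U=S$. Moreover
$$t\tilde U\cap\tilde Z=t\tilde Z,\tag{3}$$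
because $v\in\tilde U$ and $tv\in Z[t]$ force $v\in Z[t]\cap\tilde U$.

**Step 2: $\tilde Z$ is a finitely generated $k$-algebra.** Let $\tilde A=k[t,a_1t^{q_1},\dots,a_nt^{q_n}]\subset\tilde Z$. By the basis of $U_{\le m}$ in Step 1, $U_{\le m}t^m$ is spanned by the elements $t^{\,m-\sum q_i\beta_i-|\alpha|}\prod(a_it^{q_i})^{\beta_i}\cdot x^\alpha t^{|\alpha|}$. So $\tilde U$ is generated over $\tilde A$ by the finitely many $x^\alpha t^{|\alpha|}$ with $\alpha_i<q_i$. As $\tilde A$ is Noetherian, $\tilde Z\subset\tilde U$ is a finite $\tilde A$-module.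

**Step 3: $\tilde Z$ is integrally closed.** We need this to speak of $cl(\tilde Z)$. The ring $\tilde Z[t^{-1}]=Z[t,t^{-1}]$ is integrally closed. Let $q\in\operatorname{Frac}\tilde Z$ be integral over $\tilde Z$ with $q\notin\tilde Z$. Then $q\in Z[t,t^{-1}]$, so $q=t^{-s}w$ with $s\ge1$ and $w\in\tilde Z\setminus t\tilde Z$. By (3), $w\notin t\tilde U$. Multiply an integral equation of degree $r$ for $q$ by $t^{sr}$: every term but the first is then divisible by $t$, so $w^r\in t\tilde U$. This is impossible, since $\tilde U/t\tilde U=S$ is a domain.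

**Step 4: $cl(\tilde Z)\cong cl(Z)$.** By (3), $\tilde Z/t\tilde Z$ embeds in $S$, so it is a domain and $t$ is a prime element of $\tilde Z$. By Nagata (twice) and Gauss, extension of ideals gives
$$cl(\tilde Z)\cong cl(Z[t,t^{-1}])\cong cl(Z[t])\cong cl(Z).\tag{4}$$

## 5. Homogeneous divisors

Let $R\ne k$ be an $\mathbb N$-graded Noetherian normal domain with $R_0=k$, and $K=\operatorname{Frac}R$. Let $R_H$ be the localization of $R$ at all nonzero homogeneous elements. The purpose of this section is to represent every class by homogeneous data.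

In $R_H$ every nonzero homogeneous element is invertible, so the degrees that occur form a nonzero subgroup of $\mathbb Z$. Let $u$ be homogeneous of the least positive degree and $F_0$ the degree $0$ part, a field. Then
$$R_H=F_0[u,u^{-1}],$$
with $u$ transcendental over $F_0$ by the grading. So $R_H$ is a UFD, and its units $F_0^*u^m$ ($m\in\mathbb Z$) are homogeneous. In Example (b), with $R=T$: $F_0=k(w/v)$ and $u=v^p$.

A height one prime $P$ of $R$ containing a nonzero homogeneous element is homogeneous: the ideal generated by the homogeneous elements of $P$ is a nonzero prime inside $P$. Call a divisor *homogeneous* if it is an integral combination of homogeneous height one primes. In Example (b), $\mathfrak q$ is one.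

**(5.1)** *Every class in $cl(R)$ contains a homogeneous divisor.* Indeed $cl(R_H)=0$, so by Nagata $cl(R)$ is generated by the classes of the height one primes that contain a nonzero homogeneous element.

**(5.2)** *If $f\in K^*$ and $\operatorname{div}f$ is homogeneous, then $f\in R_H^*$, so $f$ is homogeneous; and $f$ is determined by $\operatorname{div}f$ up to $k^*$.* The ring $R_H$ is the intersection of the $R_P$ over the non-homogeneous height one $P$, and $v_P(f)=0$ at all of these, so $f,f^{-1}\in R_H$. A unit of $R$ must have degree $0$ (compare top and bottom components), so $R^*=k^*$.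

For a nonzero finitely generated fractional ideal $I$ put $(R:I)=\{q\in K:qI\subset R\}$. Recall that $I$ is *divisorial* if $I=(R:(R:I))$, that $(R:(R:I))=\bigcap_PI_P$ is the *divisorial hull* of $I$, and that divisorial ideals under the hull of the product form a group isomorphic to $\mathrm{Div}(R)$: the divisor $\sum n_PP$ corresponds to $\{q:v_P(q)\ge n_P\text{ for all }P\}$. Principal ideals correspond to principal divisors.

**(5.3)** *The divisorial ideal of a homogeneous divisor is a graded submodule of $R_H$.* First let $J\subset R_H$ be a nonzero finitely generated graded $R$-submodule. For a nonzero homogeneous $h\in J$ we have $(R:J)\subset h^{-1}R\subset R_H$, so $(R:J)$ is finitely generated. It is nonzero because $J$ has a common denominator. If $q=\sum q_i\in(R:J)$ and $j\in J$ is homogeneous, the $q_ij$ are the homogeneous components of $qj\in R$, so they lie in $R$; hence $q_i\in(R:J)$. So $(R:J)$ is again such a submodule. Products of such submodules are also of this kind. The divisorial ideal of $\sum n_PP$ is the hull of $\prod_{n_P>0}P^{n_P}\prod_{n_P<0}(R:P)^{-n_P}$, and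 the claim follows.

## 6. Extension of the ground field

**Step 1: the Rees centre commutes with field extension.** This is what keeps normality. Let $k'/k$ be a field extension and $\mathbf g'=\mathbf g\otimes k'$, so $U_{\mathbf g'}=U\otimes k'$. The space $Z\cap U_{\le m}$ is the kernel of the $k$-linear map $U_{\le m}\to U_{\le m}^n$, $u\mapsto([x_i,u])_i$, and kernels commute with $\otimes k'$. So $Z(U_{\mathbf g'})=Z\otimes k'$, and the Rees centre of $\mathbf g'$ is $\tilde Z'=\tilde Z\otimes k'$. By Section 4 applied to $\mathbf g'$, it is a Noetherian normal domain.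

**Step 2: the map on class groups.** We define it by extending divisorial ideals. Let $R\subset R'$ be a flat extension of Noetherian normal domains and $I$ a nonzero finitely generated fractional ideal of $R$. Then $(R:I)=\operatorname{Hom}_R(I,R)$, and by flatness $I\otimes_RR'=IR'$. As $I$ is finitely presented, $\operatorname{Hom}_R(I,R)\otimes_R R'=\operatorname{Hom}_{R'}(IR',R')$, that is, $(R:I)R'=(R':IR')$. Applying this twice, $I\mapsto IR'$ commutes with taking hulls. So it sends divisorial ideals to divisorial ideals, divisorial products to divisorial products, and principal ideals to principal ideals. Hence it induces a homomorphism $cl(R)\to cl(R')$.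

Apply this to $\tilde Z\subset\tilde Z'$ and $Z\subset Z\otimes k'$. The isomorphisms (4) are compositions of maps of the same type (or their inverses) for the flat extensions $\tilde Z\subset Z[t,t^{-1}]\supset Z$, and extension of ideals is transitive. So $cl(\tilde Z)\to cl(\tilde Z')$ corresponds to $cl(Z)\to cl(Z\otimes k')$.

**Step 3: injectivity.** We detect principal ideals by counting generators. Let $R=\tilde Z$, $R'=\tilde Z'$, and note $R\neq k$ since $t\in R$. By (5.1) and (5.3) a class in the kernel is represented by a graded divisorial ideal $I\subset R_H$ with $I\otimes k'=IR'=fR'$. Let $R_+,R'_+$ be the ideals of elements of positive degree. Multiplication by $f$ is an isomorphism $R'\to fR'$ of $R'$-modules, so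
$$(I/R_+I)\otimes k'=IR'/R'_+IR'=fR'/R'_+fR'\cong R'/R'_+=k'.$$
Hence $\dim_kI/R_+I=1$. Let $h\in I$ be homogeneous and span $I/R_+I$; then $I=hR+R_+I$. The degrees in $I$ are bounded below, so induction on degree gives $I=hR$ (graded Nakayama). Thus the class is trivial, and
$$cl(Z)\hookrightarrow cl(Z\otimes k').\tag{5}$$

## 7. Logarithmic forms over a perfect field

**Lemma.** Let $k$ be perfect of characteristic $p$ and $K/k$ a finitely generated field.

(i) If $f\in K$ and $\mathrm df=0$ in $\Omega_{K/k}$, then $f\in K^p$.

(ii) If $f_1,\dots,f_r\in K^*$ and the forms $\mathrm df_i/f_i$ are linearly independent over $\mathbb F_p$, they are linearly independent over $k$.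

**Step 1: coordinates.** We fix derivations to compute with. Let $y_1,\dots,y_N$ be a separating transcendence basis of $K/k$. The field $K$ is both separable and purely inseparable over $K^p(y)$, so $K=K^p(y)$. Moreover $[K:K^p]=[k(y):k(y)^p]=p^N$, because $[K:k(y)]=[K^p:k(y)^p]$ and $k=k^p$. So every element of $K$ is uniquely $\sum_\alpha c_\alpha^py^\alpha$ with $0\le\alpha_j<p$ and $c_\alpha\in K$. The $\mathrm dy_j$ form a basis of $\Omega_{K/k}$. Let $\partial_j$ be the dual derivations, so $\mathrm df=\sum_j\partial_j(f)\,\mathrm dy_j$, $\partial_j(y_i)=\delta_{ij}$, and $\partial_j$ is $K^p$-linear; in particular it is $k$-linear.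

**Step 2: proof of (i).** Let $f=\sum c_\alpha^py^\alpha$ and $\mathrm df=0$. Then $0=y_j\partial_jf=\sum\alpha_jc_\alpha^py^\alpha$, so $\alpha_jc_\alpha=0$ for all $\alpha,j$. Hence $f=c_0^p$.

**Step 3: the identity that replaces $D^p=D$.** For $f\in K^*$ and $h=\partial_jf/f$ we claim
$$\partial_j^{\,p-1}(h)=-h^p.\tag{6}$$
Let $L=K^p(y_i:i\ne j)$. By Step 1, $[L:K^p]=p^{N-1}$, so $[K:L]=p$. As $y_j^p\in L$, the polynomial $X^p-y_j^p$ is irreducible over $L$, and $K=L[X]/(X^p-y_j^p)$. The derivation $\mathrm d/\mathrm dX$ of $L[X]$ kills $X^p-y_j^p$, so it induces a derivation of $K$. This kills $L$ and sends $y_j$ to $1$, so it is $\partial_j$. By the quotient rule $\mathrm d/\mathrm dX$ extends to the local ring $L[X]_{(X^p-y_j^p)}$, compatibly with the map onto $K$. Lift $f$ to $\hat f\in L[X]$; it is a unit in this local ring. Over an algebraic closure of $L$ write $\hat f=c\prod_i(X-\alpha_i)$, so that $\hat h=\hat f'/\hat f=\sum_i(X-\alpha_i)^{-1}$. Since $(-1)^{p-1}(p-1)!=-1$ in $\mathbb F_p$,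
$$(\mathrm d/\mathrm dX)^{p-1}\hat h=\sum_i(-1)^{p-1}(p-1)!\,(X-\alpha_i)^{-p}=-\sum_i(X-\alpha_i)^{-p}=-\hat h^p .$$
Both sides lie in $L[X]_{(X^p-y_j^p)}$, and mapping to $K$ gives (6).

**Step 4: proof of (ii).** Suppose (ii) fails. Among all nontrivial $k$-linear relations between forms $\omega_i=\mathrm df_i/f_i$ belonging to $\mathbb F_p$-independent families, take one of minimal length, $\sum_ic_i\omega_i=0$, with all $c_i\ne0$ and $c_1=1$. Put $h_{ij}=\partial_jf_i/f_i$; then $\sum_ic_ih_{ij}=0$ for every $j$. Apply the $k$-linear map $\partial_j^{\,p-1}$ and use (6): $\sum_ic_ih_{ij}^p=0$. As $k$ is perfect we can take $p$-th roots: $\sum_ic_i^{1/p}h_{ij}=0$ with $c_i^{1/p}\in k$. So $\sum_ic_i^{1/p}\omega_i=0$. Subtracting the two relations removes the first term, and by minimality all coefficients $c_i-c_i^{1/p}$ vanish. So $c_i^p=c_i$, that is, $c_i\in\mathbb F_p$ for all $i$, which contradicts $\mathbb F_p$-independence. $\square$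

## 8. The $p$-torsion of a graded class group, and the proof of Theorem A

**Proposition 1.** Let $k$ be perfect of characteristic $p$ and $R\ne k$ a finitely generated $\mathbb N$-graded normal domain with $R_0=k$. Then $cl(R)[p]$ is finite.

**Step 1: a graded basis of differentials.** We make $\Omega$ graded, so that logarithmic forms get a degree. Keep $K$ and $R_H=F_0[u,u^{-1}]$ from Section 5. The field $F_0$ is a subfield of the finitely generated field $K$, hence finitely generated over $k$. The module
$$\Omega_{R_H/k}=(R_H\otimes_{F_0}\Omega_{F_0/k})\oplus R_H\,\mathrm du$$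
is graded, with $\deg \mathrm d r=\deg r$ for homogeneous $r$. It has a finite $R_H$-basis $\varepsilon_1,\dots,\varepsilon_l$ of degree $0$, namely a basis of $\Omega_{F_0/k}$ together with $\mathrm du/u$. Being free, it embeds in its localization $\Omega_{K/k}$.

**Step 2: a finite dimensional target.** We bound the degree $0$ forms that are regular in codimension one. Let $N$ be the image of $\Omega_{R/k}$ in $\Omega_{K/k}$ and $N_P=R_PN$, which by the quotient rule is the image of $\Omega_{R_P/k}$. The module $N$ is generated by the differentials of finitely many homogeneous generators of $R$. Each of these is a combination of the $\varepsilon_i$ with coefficients in $R_H$, so a common homogeneous denominator $s\ne0$ in $R$ gives $N\subset\bigoplus_is^{-1}R\,\varepsilon_i$. Since $R=\bigcap_PR_P$,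
$$\bigcap_PN_P\subset\bigcap_P\bigoplus_is^{-1}R_P\,\varepsilon_i=\bigoplus_is^{-1}R\,\varepsilon_i.$$
A form of degree $0$ in $\Omega_{R_H/k}$ that lies in the left side has coefficients $b_i\in s^{-1}R$ of degree $0$, so it lies in
$$W=\bigoplus_is^{-1}R_{\deg s}\,\varepsilon_i .$$
Now $\dim_kW<\infty$, because $R$ is finitely generated with $R_0=k$, so each $R_m$ is finite dimensional. This is the step that was not available on $Z$.

**Step 3: the map $\delta$.** We attach a logarithmic form to each $p$-torsion class. Let $c\in cl(R)[p]$ be the class of a homogeneous divisor $\Delta$, by (5.1). By (5.2), $p\Delta=\operatorname{div}f$ with $f\in R_H^*$ homogeneous and unique up to $k^*$. Put $\delta(c)=\mathrm df/f$. Another homogeneous divisor in the class is $\Delta+\operatorname{div}g$ with $\operatorname{div}g$ homogeneous, so $g\in R_H^*$. This replaces $f$ by a constant times $fg^p$, and $\mathrm d(fg^p)/(fg^p)=\mathrm df/f$. So $\delta$ is a well defined homomorphism.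

**Step 4: the values of $\delta$ lie in $W$.** Write $f=\varphi u^m$ with $\varphi\in F_0^*$. Then $\mathrm df/f=\mathrm d\varphi/\varphi+m\,\mathrm du/u\in\Omega_{R_H/k}$ has degree $0$. At a height one prime $P$ with uniformizer $\pi$ we have $f=w\pi^{pa}$ with $w\in R_P^*$, so $\mathrm df/f=\mathrm dw/w\in N_P$. By Step 2, $\delta(c)\in W$.

**Step 5: $\delta$ is injective with finite image.** If $\mathrm df=0$, then $f=g^p$ with $g\in K^*$ by part (i) of the Lemma. So $p\Delta=p\operatorname{div}g$, hence $\Delta=\operatorname{div}g$ and $c=0$. By part (ii), $\mathbb F_p$-independent elements of $\operatorname{im}\delta$ are $k$-independent in $W$. Hence $|cl(R)[p]|\le p^{\dim_kW}$. $\square$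

In Example (b), with $R=T$ and $k$ perfect, the class of $\mathfrak q$ has $p\mathfrak q=\operatorname{div}(v^p)$, so $f=u=v^p$ and $\delta$ takes the nonzero value $\mathrm du/u$. The form $\mathrm du/u$ now does what $D(v)/v=1$ did in Section 1.

**Proof of Theorem A.** Injectivity under field extension is (5). The quoted theorem says that $cl(Z)$ is $d$-torsion, and $d$ is a power of $p$, so $cl(Z)$ is an abelian $p$-group. For finiteness, (5) with $k'=\bar k$ lets us assume $k$ algebraically closed. Let $d=p^\nu$, so $cl(Z)=cl(Z)[p^\nu]$. Proposition 1 applies to $R=\tilde Z$, by Section 4 and because $t\in\tilde Z$. So $cl(Z)[p]\cong cl(\tilde Z)[p]$ is finite. Multiplication by $p$ maps $cl(Z)[p^{i+1}]$ to $cl(Z)[p^i]$ with kernel $cl(Z)[p]$. By induction, $cl(Z)=cl(Z)[p^\nu]$ is finite, of order at most $|cl(Z)[p]|^\nu$. $\blacksquare$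

## 9. Divisors of the noncommutative ring $U$

We turn to Theorem B. In Section 1 we compared $Z$ with a commutative UFD above it. Now $U$ itself will play that part, and this section builds its divisor group, for arbitrary $\mathbf g$.

**(9.1)** *If $I\ne0$ is a left ideal of $U$, $q\in Q$ and $qI\subset I$, then $q\in U$.* This is a form of integral closedness. Write $q=z^{-1}u$ with $0\neq z\in Z$ and $u\in U$; we may assume $u\ne0$. Fix $0\ne a\in I$. From $q^ma\in I\subset U$ we get $u^ma\in z^mU$, so $\bar u^m\bar a\in\bar z^mS$ for all $m$. For a prime element of the UFD $S$ with valuation $v$ this says $m\,v(\bar u)+v(\bar a)\ge m\,v(\bar z)$ for all $m$, so $v(\bar u)\ge v(\bar z)$. Hence $\bar u=\bar z\bar w$ for some $w\in U$. Since $wI\subset I$, also $(q-w)I\subset I$. And $q-w=z^{-1}(u-zw)$, where $u-zw$ is $0$ or of smaller degree than $u$. By induction on $\deg u$ with $z$ fixed, $q-w\in U$.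

Let $\mathfrak p$ be a height one prime of $Z$ and $U_{\mathfrak p}=U\otimes_ZZ_{\mathfrak p}$. A *$Z_{\mathfrak p}$-order* in $Q$ is a subring containing $Z_{\mathfrak p}$ that is a finite $Z_{\mathfrak p}$-module and spans $Q$ over $\operatorname{Frac}Z$.

**(9.2)** *$U_{\mathfrak p}$ is a maximal $Z_{\mathfrak p}$-order in $Q$.* Let $\Gamma\supset U_{\mathfrak p}$ be an order, and put $I_0=\{u\in U_{\mathfrak p}:\Gamma u\subset U_{\mathfrak p}\}$. A common denominator of $\Gamma$ lies in $I_0$, so $I_0\ne0$. Also $\Gamma I_0\subset I_0$. Let $I=I_0\cap U$, a nonzero ideal of $U$, finitely generated over $Z$, with $I_{\mathfrak p}=I_0$. For $\gamma\in\Gamma$ we have $\gamma I\subset I_{\mathfrak p}$, so $s\gamma I\subset I$ for some $s\in Z\setminus\mathfrak p$. By (9.1), $s\gamma\in U$, so $\gamma\in U_{\mathfrak p}$.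

So by Reiner, *Maximal Orders*, §22, the fractional two-sided ideals of $U_{\mathfrak p}$ form a free abelian group on its maximal ideals.

**(9.3)** *$U_{\mathfrak p}$ has only one maximal two-sided ideal, namely $\operatorname{rad}U_{\mathfrak p}$* (Reiner, §18). Here is the argument. Each maximal ideal $M$ contains $\mathfrak pU_{\mathfrak p}$: the image of $\mathfrak p U_{\mathfrak p}$ in the simple ring $U_{\mathfrak p}/M$ is a two-sided ideal, not everything by Nakayama, hence zero. So every $M$ occurs in $\mathfrak pU_{\mathfrak p}$ with positive exponent. If there were at least two, then $\mathfrak pU_{\mathfrak p}=J_1J_2$, with $J_1$ a power of one maximal ideal and $J_2$ the product of the other factors. These are proper and commute. They are comaximal, since a maximal ideal is prime and so contains only powers of itself among powers of maximal ideals. Then $J_1^m,J_2^m$ are also comaximal and commute, so $\mathfrak p^mU_{\mathfrak p}=J_1^mJ_2^m=J_1^m\cap J_2^m$ and $U_{\mathfrak p}/\mathfrak p^mU_{\mathfrak p}\cong U_{\mathfrak p}/J_1^m\times U_{\mathfrak p}/J_2^m$. In the limit, the completion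 of $U_{\mathfrak p}$ is a product of two nonzero rings and has a nontrivial central idempotent. But this completion is an order in the central simple algebra $Q\otimes\operatorname{Frac}\widehat{Z_{\mathfrak p}}$, whose centre is a field; a contradiction. Finally, $U_{\mathfrak p}/\operatorname{rad}U_{\mathfrak p}$ is semisimple Artinian with only one maximal two-sided ideal, so it is simple, and $\operatorname{rad}U_{\mathfrak p}$ is that maximal ideal.

**Definition.** The *ramification index* $e_{\mathfrak p}$ is given by $\mathfrak pU_{\mathfrak p}=(\operatorname{rad}U_{\mathfrak p})^{e_{\mathfrak p}}$; $\mathfrak p$ is *ramified* if $e_{\mathfrak p}>1$. Put $P_{\mathfrak p}=U\cap\operatorname{rad}U_{\mathfrak p}$.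

In Example (a) let $\mathfrak p=v^pZ$. The ideal $vU=Uv$ has $U/vU=k[e]$, and the image of $Z$ there is $k[e^p-e]$, so $vU\cap Z=\mathfrak p$ and $U_{\mathfrak p}/vU_{\mathfrak p}=k(e)$ is a field. Hence $vU_{\mathfrak p}=\operatorname{rad}U_{\mathfrak p}$ and $e_{\mathfrak p}=p$. As $vU$ is prime and $vU\cap Z=\mathfrak p$, also $P_{\mathfrak p}=vU_{\mathfrak p}\cap U=vU$.

**(9.4)** *$U=\bigcap_{\mathfrak p}U_{\mathfrak p}$ over the height one primes of $Z$.* Let $\mathfrak q$ be a height one prime of $A$, and let the index $\mathfrak q$ denote localization at $A\setminus\mathfrak q$. Then $Z_{\mathfrak q}$ is finite over the discrete valuation ring $A_{\mathfrak q}$. Its maximal ideals come from the primes $\mathfrak p$ of $Z$ over $\mathfrak q$, and these have height one. If $x\in U_{\mathfrak p}$ for all these $\mathfrak p$, the ideal $\{c\in Z_{\mathfrak q}:cx\in U_{\mathfrak q}\}$ lies in no maximal ideal, so $x\in U_{\mathfrak q}$. And $\bigcap_{\mathfrak q}U_{\mathfrak q}=U$, since $U$ is free over $A=\bigcap A_{\mathfrak q}$.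

**Definition.** A *fractional ideal* $J$ is a nonzero $U$-subbimodule of $Q$ that is finitely generated over $Z$. It is *reflexive* if $J=J^{**}:=\bigcap_{\mathfrak p}J_{\mathfrak p}$.

Every nonzero two-sided ideal $X$ of $U$ meets $Z\setminus0$. Indeed, an element $0\ne a\in X$ satisfies an equation over $Z$ with nonzero constant term, and that term lies in $aU\cap Z$. Now let $zJ\subset U$ with $0\ne z\in Z$. Then $J^{**}\subset\bigcap z^{-1}U_{\mathfrak p}=z^{-1}U$, so $J^{**}$ is finitely generated over $Z$. From $J\subset J^{**}\subset J_{\mathfrak p}$ we get $(J^{**})_{\mathfrak p}=J_{\mathfrak p}$. Choosing $0\ne z'\in zJ\cap Z$, we have $z'U\subset J\subset z^{-1}U$, so $J_{\mathfrak p}=U_{\mathfrak p}$ for almost all $\mathfrak p$.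

**(9.5)** *The reflexive fractional ideals under $(J,J')\mapsto(JJ')^{**}$ form the free abelian group $\mathrm{Div}(U)$ on the $P_{\mathfrak p}$, with $J$ corresponding to the exponents in $J_{\mathfrak p}=(\operatorname{rad}U_{\mathfrak p})^{n_{\mathfrak p}}$.* A reflexive $J$ is determined by these exponents, almost all of which are $0$, and they add under the product. The localization of $P_{\mathfrak p}$ at $\mathfrak p$ is $\operatorname{rad}U_{\mathfrak p}$, and at $\mathfrak p'\ne\mathfrak p$ it is $U_{\mathfrak p'}$, since $\mathfrak p\subset P_{\mathfrak p}$ and $\mathfrak p\not\subset\mathfrak p'$. With (9.4), $P_{\mathfrak p}$ is reflexive. Given a finite family $(n_{\mathfrak p})$, choose $0\ne z\in Z$ with $m_{\mathfrak p}=n_{\mathfrak p}+e_{\mathfrak p}v_{\mathfrak p}(z)\ge0$ for all $\mathfrak p$; then $(z^{-1}\prod P_{\mathfrak p}^{m_{\mathfrak p}})^{**}$ has exponents $n_{\mathfrak p}$.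

**(9.6)** *$P_{\mathfrak p}$ is prime, $P_{\mathfrak p}\cap Z=\mathfrak p$, and $P_{\mathfrak p}$ is minimal among nonzero primes.* If $XY\subset P_{\mathfrak p}$ for ideals $X,Y$, then $X_{\mathfrak p}Y_{\mathfrak p}\subset\operatorname{rad}U_{\mathfrak p}$, which is maximal and hence prime; so $X$ or $Y$ lies in $P_{\mathfrak p}$. The ideal $\operatorname{rad}U_{\mathfrak p}\cap Z_{\mathfrak p}$ is proper and contains $\mathfrak pZ_{\mathfrak p}$, so it equals $\mathfrak pZ_{\mathfrak p}$. Let $P'\subset P_{\mathfrak p}$ be a nonzero prime. Then $P'\cap Z$ is a nonzero prime inside $\mathfrak p$, so it equals $\mathfrak p$. Thus $P'_{\mathfrak p}$ is a nonzero prime of $U_{\mathfrak p}$ and a power of the radical, so $P'_{\mathfrak p}=\operatorname{rad}U_{\mathfrak p}$. If $u\in P'_{\mathfrak p}\cap U$, then $su\in P'$ for some $s\in Z\setminus\mathfrak p$, and $(sU)(UuU)\subset P'$ gives $u\in P'$. So $P'=P'_{\mathfrak p}\cap U=P_{\mathfrak p}$.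

**(9.7)** The map $\mathrm{Div}(Z)\to\mathrm{Div}(U)$, $I\mapsto(IU)^{**}$, sends $\mathfrak p$ to $e_{\mathfrak p}P_{\mathfrak p}$ (written additively). So it is injective, and it sends $zZ$ to $zU$ for $z\in\operatorname{Frac}(Z)^*$. If $0\ne f\in Q$ is *normal*, that is $fU=Uf$, then $Uf$ is reflexive, because $\bigcap U_{\mathfrak p}f=(\bigcap U_{\mathfrak p})f=Uf$.

**(9.8)** *Units of $U$ are $k^*$, and the nonzero normal elements of $U$ are exactly the nonzero semi-invariants.* If $uv=1$, then $\bar u\bar v=1$ in $S$, so $u\in k^*$. Let $0\ne f\in U$ with $fU=Uf$, and write $fx=\sigma(x)f$ for $x\in\mathbf g$. If $x\ne0$, comparing symbols in the commutative domain $S$ shows that $\sigma(x)$ has symbol $x$, so $\sigma(x)-x\in k$. With $\lambda(x)=x-\sigma(x)$, linear in $x$, we get $[x,f]=\lambda(x)f$. Applying this to $[x,y]$ gives $\lambda([x,y])f=[x,[y,f]]-[y,[x,f]]=0$, so $\lambda\in\mathrm{Hom}_k(\mathbf g/[\mathbf g,\mathbf g],k)$. Conversely, for a nonzero semi-invariant, $xf=f(x+\lambda(x))$ and $fx=(x-\lambda(x))f$ give $Uf=fU$.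

**Definition.** $\mathbf g$ has property **(F)** if every $P_{\mathfrak p}$ equals $Uf=fU$ for some $f$.

For instance $\mathbf g=0$ has (F) vacuously, since $U=k$ has no height one primes to consider. If (F) holds, then, taking products and inverses of normal elements, *every* reflexive fractional ideal is $Uf=fU$ with $f\in Q^*$ normal.

## 10. Property (F) passes up an ideal of codimension one

**Proposition 2.** Let $\mathbf h\subset\mathbf g$ be an ideal of codimension one. If $\mathbf h$ has (F), so does $\mathbf g$. Consequently all solvable $\mathbf g$ have (F).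

The last sentence follows by induction on dimension: if $\mathbf g\ne0$ is solvable, any hyperplane $\mathbf h\supset[\mathbf g,\mathbf g]$ is a solvable ideal.

**Setup.** Let $B=U_{\mathbf h}$, $e\in\mathbf g\setminus\mathbf h$ and $D=\operatorname{ad}e|_B$. Then $eb=be+D(b)$ and $U=B[e;D]=\bigoplus Be^i$. The derivation $D$ preserves $Z(B)$ and does not raise filtration degree. For $c\in Z(B)$ we have $D(c^p)=pc^{p-1}D(c)=0$, so $c^p$ is central in $U$. Put $E=Z(B)^D\subset Z$. Write $Q_B=\operatorname{Frac}B$. All of Section 9 applies to $B$; if $\mathbf h=0$, then $B=k$ and its only nonzero ideal is $B$.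

**(10.1)** *If $0\ne f\in B$ is normal in $B$ and $D(f)\in Bf$, then $f$ is normal in $U$.* Write $D(f)=bf$. As $\deg D(f)\le\deg f$, we have $b\in k$. So $ef=f(e+b)$ and $fe=(e-b)f$.

Let $P=P_{\mathfrak p}$ be given and $\mathfrak a=P\cap B$, an ideal of $B$ stable under $D=[e,\cdot\,]$.

### Primes that meet $B$: the case $\mathfrak a\ne0$

**Step 1: $P=\mathfrak aU$.** We show that $P$ is generated by its part in $B$. Since $\mathfrak a$ is $D$-stable, $\mathfrak aU=U\mathfrak a=\bigoplus\mathfrak ae^i$ is an ideal contained in $P$. By minimality of $P$ (9.6) it suffices to show that $\mathfrak aU$ is prime. For an ideal $X\supset\mathfrak aU$ let $L(X)\subset B$ consist of $0$ and all leading coefficients (in $e$) of elements of $X$. This is an ideal of $B$: for sums, first equalize degrees by right multiplication by powers of $e$; for products with $b'\in B$, note that $(be^m+\cdots)b'=bb'e^m+\cdots$. It is $D$-stable, since $[e,be^m+\cdots]=D(b)e^m+\cdots$. Now let $XY\subset\mathfrak aU$ with $X,Y\supset\mathfrak aU$. Leading coefficients multiply, so $L(X)L(Y)\subset\mathfrak a$. As $L(Y)$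 is $D$-stable, $UL(Y)=L(Y)U$, so $(L(X)U)(L(Y)U)=L(X)L(Y)U\subset P$. Both factors are ideals and $P$ is prime, so, say, $L(X)\subset P\cap B=\mathfrak a$. Subtracting leading terms, which lie in $\mathfrak aU\subset X$, one after another gives $X\subset\mathfrak aU$.

**Step 2: either $\mathfrak a$ is reflexive in $B$ or a certain ideal $\mathfrak c$ lies in $\mathfrak a$.** We need reflexivity to use (F) for $\mathbf h$. Let $\mathfrak a^{**}=\bigcap\mathfrak a_{\mathfrak q}\subset\bigcap B_{\mathfrak q}=B$ over the height one primes $\mathfrak q$ of $Z(B)$. Each $\mathfrak a_{\mathfrak q}$ is $D$-stable by the quotient rule, so $\mathfrak a^{**}$ is too. Let $\mathfrak c=\{c\in Z(B):c\,\mathfrak a^{**}\subset\mathfrak a\}$, an ideal of $Z(B)$. It contains $\mathfrak a\cap Z(B)\ne0$. It is $D$-stable, because $D(c)a=D(ca)-cD(a)$ for $a\in\mathfrak a^{**}$. It lies in no height one prime $\mathfrak q$, because $\mathfrak a^{**}$ is finitely generated over $Z(B)$ and $(\mathfrak a^{**})_{\mathfrak q}=\mathfrak a_{\mathfrak q}$. By $D$-stability, $\mathfrak cBU$ and $\mathfrak a^{**}U$ are ideals of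 $U$, and their product is $\mathfrak c\,\mathfrak a^{**}U\subset\mathfrak aU=P$. So $\mathfrak a^{**}\subset P\cap B=\mathfrak a$, as wanted, or $\mathfrak c\subset P\cap B=\mathfrak a$.

**Step 3: the second alternative is impossible.** Suppose $\mathfrak c\subset\mathfrak a$. Let $J$ be the inverse of $P$ in $\mathrm{Div}(U)$. Its exponents are $-1$ at $\mathfrak p$ and $0$ elsewhere, so $J\supsetneq U$. Take $q\in J\setminus U$. Then $qP\subset\bigcap U_{\mathfrak p'}=U$. For $0\ne c\in\mathfrak c$ we have $c^p\in\mathfrak c\subset P$, so $qc^p\in U$, and $c^p\in E$ is central. Hence $q=\sum q_ie^i$ with uniquely determined $q_i\in Q_B$, and $c^pq_i\in B$ for all $c\in\mathfrak c$. For each $\mathfrak q$ choose $c\in\mathfrak c\setminus\mathfrak q$; then $c^p\notin\mathfrak q$ and $q_i\in B_{\mathfrak q}$. So $q_i\in\bigcap B_{\mathfrak q}=B$ by (9.4) for $B$, and $q\in U$, a contradiction.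

**Step 4: a generator.** So $\mathfrak a$ is reflexive, and by (F) for $\mathbf h$ we have $\mathfrak a=Bf=fB$ with $f\in B$. As $D(f)\in\mathfrak a=Bf$, (10.1) shows that $f$ is normal in $U$. Thus $P=\mathfrak aU=fU=Uf$, with $f\in B$ normal in both $B$ and $U$.

### Primes that avoid $B$: the case $\mathfrak a=0$

**Step 1: a central generator over $Q_B$.** We first enlarge the coefficients to a division ring. Invert $E\setminus0$. As $c^p\in E$ for $c\in Z(B)$, this inverts all of $Z(B)\setminus0$. So $B$ becomes $Q_B$, and $U$ becomes $V=Q_B[e;D]$. Since $P\cap E=0$, $PV$ is a proper prime of this central localization and $PV\cap U=P$. Let $g\in PV$ be monic in $e$ of least degree $m$; then $m\ge1$. For $b\in Q_B$ the elements $[g,b]$ and $[e,g]$ lie in $PV$ and are zero or of $e$-degree less than $m$ (the leading terms cancel, and $D(1)=0$). So they vanish, and $g\in Z(V)$. Dividing with remainder by $g$ gives $PV=Vg$.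

The element $g$ need not lie in $U$. Multiplying it by an arbitrary $c\in E$ with $cg\in U$ does give an element of $P$, but $c$ may add unwanted prime factors. We must clear denominators exactly.

**Step 2: the exact denominator.** Let $g=\sum g_ie^i$ with $g_m=1$, and
$$\mathfrak b=\{b\in Q_B:bg\in U\}=\{b:bg_i\in B\text{ for all }i\}\subset B .$$
It is nonzero, as $g\in V$. It is a two-sided ideal of $B$, since $bb'g=(bg)b'$. It is $D$-stable, since $[e,bg]=D(b)g$. It is reflexive: if $q\in\bigcap\mathfrak b_{\mathfrak q}$, then $qg_i\in\bigcap B_{\mathfrak q}=B$. By (F) for $\mathbf h$, $\mathfrak b=Bb=bB$, and by (10.1) $b$ is normal in $U$. Put $F=bg\in U$. As $g$ is central in $Q$ and $b$ is a semi-invariant by (9.8), $F$ is a semi-invariant, hence normal. Also $F\in PV\cap U=P$.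

**Step 3: no other prime occurs in $UF$.** Let $P_i=P_{\mathfrak p_i}$ occur in the divisor of $UF$. Since $F\in U$, all exponents are $\ge0$, and this means $F\in P_i$.

If $P_i\cap B=0$, then $P_iV\cap U=P_i$ as in Step 1. As $b$ is a unit of $V$, $PV=FV\subset P_iV$. So $P\subset P_i$, and $P=P_i$ by minimality.

If $P_i\cap B\ne0$, the first case gives $P_i=f_iU$ with $f_i\in B$ normal and not a unit. From $F\in f_iU$ we get $f_i^{-1}b\,g\in U$, so $f_i^{-1}b\in\mathfrak b=bB$, say $b=f_ibb'$ with $b'\in B$. Write $f_ib=bf''$ with $f''\in B$. Then $b=bf''b'$, so $1=f''b'$ and $f''\in k^*$. Hence $f_i=f''\in k^*$, a contradiction.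

**Step 4: the exponent is $1$.** So $UF$ is a power of $P$ in $\mathrm{Div}(U)$. Since $\mathfrak p\cap E=0$, $V\subset U_{\mathfrak p}$, and $\operatorname{rad}U_{\mathfrak p}=PU_{\mathfrak p}=gU_{\mathfrak p}=FU_{\mathfrak p}$ because $b$ is a unit of $V$. Hence the exponent is $1$ and $P=UF=FU$. $\square$

## 11. The weight sequence: proof of Theorem B

Let $\mathbf g$ be solvable, so (F) holds.

**Step 1: reflexive ideals and weights.** We turn divisors into weights. Every element of $\mathrm{Div}(U)$ is $Uf$ with $f\in Q^*$ normal, unique up to $U^*=k^*$. If $Uf\subset U$, then $f\in U$ is a semi-invariant by (9.8); this is the first assertion. In general write $f=z^{-1}f'$ with $0\ne z\in Z$ and $f'\in U$ normal. Then $[x,f]=\lambda_f(x)f$ with $\lambda_f=\lambda_{f'}\in\Lambda$. Products of semi-invariants are semi-invariants and weights add, $0$ is the weight of $1$, and $-\lambda=(p-1)\lambda$. So $\Lambda$ is an $\mathbb F_p$-space.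

**Step 2: the exact sequence.** The homomorphism $\mathrm{Div}(U)\to\Lambda$, $Uf\mapsto\lambda_f$, is onto, since a nonzero semi-invariant is normal. If $\lambda_f=0$, then $f$ commutes with $\mathbf g$, so $f\in\operatorname{Frac}Z$. Hence the kernel is $\{Uz:z\in\operatorname{Frac}(Z)^*\}$, the image of $\mathrm{Prin}(Z)$ under the injection (9.7). Therefore
$$cl(Z)=\mathrm{Div}(Z)/\mathrm{Prin}(Z)\hookrightarrow\mathrm{Div}(U)/\mathrm{Prin}(Z)\cong\Lambda,$$
with cokernel $\mathrm{Div}(U)/\mathrm{Div}(Z)=\bigoplus_{\mathfrak p}\mathbb Z/e_{\mathfrak p}$. This is (1). Since $p\Lambda=0$, every $e_{\mathfrak p}$ divides $p$.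

**Step 3: $|\Lambda|$ divides $d$.** We realize $\Lambda$ inside a subfield of $Q$. Choose a nonzero semi-invariant $f_\lambda$ of each weight $\lambda\in\Lambda$. If $q\in Q$ has weight $\lambda$ under $\operatorname{ad}\mathbf g$, then $qf_\lambda^{-1}$ commutes with $\mathbf g$, so the weight space is $\operatorname{Frac}(Z)f_\lambda$. Weight spaces for distinct weights are independent, so $L=\bigoplus_{\lambda\in\Lambda}\operatorname{Frac}(Z)f_\lambda$ is a direct sum, and it is closed under multiplication. As $\mathrm{Div}(U)$ is commutative, $Uf_\lambda f_\mu=Uf_\mu f_\lambda$, so $f_\lambda f_\mu=cf_\mu f_\lambda$ with $c\in k^*$; comparing symbols in the commutative ring $S$ gives $c=1$. So $L$ is a commutative domain of dimension $|\Lambda|\le\dim_{\operatorname{Frac}Z}Q<\infty$ over $\operatorname{Frac}Z$, that is, a subfield of $Q$. It lies in a maximal subfield, which has degree $d$ over $\operatorname{Frac}Z$. So $|\Lambda|$ is finite and divides $d$.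

By (1), $r$ is finite, $|cl(Z)|\,p^r=|\Lambda|$ divides $d$, and $cl(Z)\subset\Lambda$ is elementary abelian. Hence $cl(Z)\cong(\mathbb Z/p)^{\dim\Lambda-r}$.

In Example (a) we have $d=p$ and $v$ has nonzero weight, so $|\Lambda|=p$; the prime $v^pZ$ is ramified, so $r=1$ and $cl(Z)=0$, in agreement with $Z=k[v^p,e^p-e]$.

**Step 4: sharpness.** It remains to produce the examples. For $s=0$ take $\mathbf g=0$. For $s\ge1$ let $\mathbf g$ have basis $e_i,v_i,w_i$ ($1\le i\le s$) with $[e_i,v_i]=v_i$, $[e_i,w_i]=w_i$ and all other brackets of basis elements zero. This $\mathbf g$ is solvable.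

*The values of $d$ and $\Lambda$.* The elements $e_i^p-e_i$ are central, since $(\operatorname{ad}e_i)^p=\operatorname{ad}e_i$. So are the $v_i^aw_i^{p-a}$ with $0\le a\le p$, whose weight is $p$ times that of $v_i$. From
$$w_i=v_i\cdot\frac{v_i^{p-1}w_i}{v_i^p}$$
we see that $w_i\in\operatorname{Frac}(Z)v_i$. So the ordered monomials in the $v_i,w_i,e_i$ reduce, over $\operatorname{Frac}Z$, to the $p^{2s}$ products $\prod v_i^{a_i}e_i^{b_i}$ with $0\le a_i,b_i<p$, and these span $Q$. Thus $d\le p^s$. The weights of $v_1,\dots,v_s$ take the values $\delta_{ij}$ on $e_j$, so they are $\mathbb F_p$-independent and $|\Lambda|\ge p^s$. As $|\Lambda|$ divides $d$, we get $|\Lambda|=d=p^s$, and $\Lambda$ is spanned by the weights of the $v_i$.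

*No ramification.* Suppose $P=P_{\mathfrak p}=Uf$ has $e_{\mathfrak p}=p$. By (1), the map $\Lambda\to\mathbb Z/p$ at $\mathfrak p$, which sends the weight of a semi-invariant $h$ to the exponent of $Uh$ at $P$ modulo $p$, is onto. So it is nonzero on the weight of some $v_i$, which is also the weight of $w_i$. Thus $Uv_i$ and $Uw_i$ have nonzero, hence positive, exponents at $P$, and $v_i,w_i\in P=Uf$. Then $\bar f$ divides both $v_i$ and $w_i$ in $S$, so $\bar f$ is constant and $f\in k^*$, a contradiction.

Hence $r=0$ and $cl(Z)\cong\Lambda\cong(\mathbb Z/p)^s$, with $|cl(Z)|=d=p^s$. $\blacksquare$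

**Remark.** Solvability entered this section only through (F). So the finer conclusions ($cl(Z)$ elementary abelian of order dividing $d$) hold for any $\mathbf g$ having (F). By Proposition 2 this includes every $\mathbf g$ with an ideal $\mathbf h$ having (F) and $\mathbf g/\mathbf h$ solvable: climb from $\mathbf h$ to $\mathbf g$ through subalgebras, each an ideal of codimension one in the next. For arbitrary $\mathbf g$ these notes prove the statement of Theorem A and make no claim about the finer conclusions.
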